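# The norm of the Riesz projection on $L^p$ with a power weight

## 1. A subharmonic function and a product of two polynomials

Fix $1<p\le 2$ and put $q=p/2\in(\tfrac12,1]$. The proof turns on the function
$$\Psi(\rho e^{i\sigma})=\rho^{q}\cos(q\sigma),\qquad \rho\ge 0,\quad |\sigma|\le\pi, \tag{1}$$
on the complex plane. It is well defined, since $\sigma=\pi$ and $\sigma=-\pi$ give the same value and $\Psi(0)=0$. It is continuous, and $\Psi(\lambda\zeta)=\lambda^{q}\Psi(\zeta)$ for $\lambda\ge0$. Off the negative half-line it is the real part of the principal branch of $\zeta^{q}$. For $p=2$ it is simply $\operatorname{Re}\zeta$. For $p=3/2$ it has a crease along the negative axis: for $\rho=1$, $\Psi=\cos(\tfrac34\sigma)$ decreases as $|\sigma|$ grows to $\pi$ and reaches $-\sqrt2/2$ there with nonzero slope from both sides.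

Recall that a continuous real function $v$ on an open set is subharmonic if each of its values is at most its mean over every sufficiently small circle around the point. We use three textbook facts. A maximum of two harmonic functions is subharmonic. If $v$ is subharmonic and $G$ is holomorphic, then $v\circ G$ is subharmonic. If $v$ is continuous on $\overline{\mathbb D}$ and subharmonic in the open unit disc $\mathbb D$, then $v$ is at most the Poisson integral of its boundary values; in particular $v(0)\le\int_{\mathbb T}v\,dm$. Here $m$ is normalized Lebesgue measure on the unit circle $\mathbb T$.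

**Lemma 1.** For $1<p\le2$ the function $\Psi$ is continuous and subharmonic on $\mathbb C$.

**Proof.** Off $(-\infty,0]$ the function is harmonic. Near a negative point let $\sigma$ be the argument taken near $\pi$. If $\sigma\le\pi$ then $\Psi=\rho^q\cos(q\sigma)$. If $\sigma\ge\pi$ the admissible argument is $\sigma-2\pi$, so $\Psi=\rho^q\cos(q(2\pi-\sigma))$. For $\sigma\le \pi$ we have
$$q\sigma\le q(2\pi-\sigma)\le 2\pi-q\sigma ,$$
the last step because $q\le1$; and $\cos y\le\cos x$ whenever $x\in[0,\pi]$ and $x\le y\le2\pi-x$. Hence $\cos(q(2\pi-\sigma))\le\cos(q\sigma)$ for $\sigma\le\pi$, and symmetrically the reverse for $\sigma\ge\pi$. So near a negative point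
$$\Psi=\max\{\rho^q\cos(q\sigma),\ \rho^q\cos(q(2\pi-\sigma))\},$$
a maximum of two harmonic functions. At the origin the mean over $|\zeta|=\rho$ is $\rho^q\,\frac{\sin(q\pi)}{q\pi}\ge0=\Psi(0)$. $\square$

Now let $\omega$ and $z$ be polynomials in $\zeta$ with $z(0)=0$. The product $\omega z$ is holomorphic and vanishes at $0$, so
$$\int_{\mathbb T}\Psi(\omega z)\,dm\ \ge\ \Psi(0)=0. \tag{2}$$

This is what (2) is for. A trigonometric polynomial $f$ can be written on $\mathbb T$ as $f=\omega+\bar z$, where $\omega$ collects the frequencies $n\ge0$ and $\bar z$ the frequencies $n<0$. Suppose we had a pointwise inequality, for all complex numbers $\omega,z$,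
$$|\omega|^p\le A|\omega+\bar z|^p-b\,\Psi(\omega z),\qquad b\ge0 .$$
Integrating and using (2) would give $\int|\omega|^p\,dm\le A\int|f|^p\,dm$: a bound for the map $f\mapsto\omega$. With $b=0$ no such inequality can hold, as $\omega=-\bar z$ shows; the term with $\Psi$ is what makes it possible. We shall insert powers of $1-\zeta$ into the product $\omega z$, and this lets us handle weights $|1-t|^\beta$, with constants that turn out to be sharp.

## 2. The Riesz projection on $L^p(|t-t_0|^\beta)$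

**Definitions.** The Riesz projection $P$ is the orthogonal projection of $L^2(\mathbb T)$ onto $H^2$:
$$P\Big(\sum_{n\in\mathbb Z}\hat f(n)t^n\Big)=\sum_{n\ge0}\hat f(n)t^n .$$
For example, $P(t+\bar t)=t$. Put $Q=I-P$. The operator of harmonic conjugation is $S=2P-I$. Let $1<p<\infty$, $p'=p/(p-1)$, $t_0\in\mathbb T$, $-1<\beta<p-1$, and
$$L^p(w)=\Big\{f:\int_{\mathbb T}|f|^pw\,dm<\infty\Big\},\qquad w(t)=|t-t_0|^\beta .$$
We write $|P|$, or $|P|_{L^p(w)}$, for the norm of $P$ on $L^p(w)$. How large is it, exactly? Put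
$$r=\max\Big(p,\ p',\ \frac p{1+\beta},\ \frac p{p-1-\beta}\Big). \tag{3}$$
The lower bound $|P|\ge 1/\sin(\pi/r)$ comes with the problem as a known fact; Section 3 shows a computation that produces it. The conjecture was that equality holds, and it does.

**Theorem 1.** $|P|=\dfrac1{\sin(\pi/r)}$ for all $1<p<\infty$ and $-1<\beta<p-1$.

**Theorem 2.** Let $w=|t-t_0|^\beta$, $-1<\beta<p-1$.

(a) If $1<p\le2$, then
$$\big\|\max(|Pf|,|Qf|)\big\|_{L^p(w)}\le\frac1{\sin(\pi/r)}\|f\|_{L^p(w)} .$$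
If $p\ge2$, then
$$\|Pg_1+Qg_2\|_{L^p(w)}\le\frac1{\sin(\pi/r)}\big\||g_1|+|g_2|\big\|_{L^p(w)} .$$
The constants are best possible.

(b) Let $W_\gamma=\{e^{c+\tilde u}:c\in\mathbb R,\ u\text{ real},\ \|u\|_\infty\le\pi\gamma/2\}$, where $\tilde u$ is the harmonic conjugate of $u$. Then
$$\max_{w\in W_\gamma}|P|_{L^p(w)}=\frac1{\sin\frac{\pi(1+\gamma)}p}\quad(1<p\le2,\ 0\le\gamma<p-1),$$
$$\max_{w\in W_\gamma}|P|_{L^p(w)}=\frac1{\sin\frac{\pi(1-\gamma)}p}\quad(p\ge2,\ 0\le\gamma<1).$$
The maxima are attained at $|t-t_0|^\gamma$ and at $|t-t_0|^{-\gamma}$ respectively.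

An example of a weight in $W_\gamma$ is $|1-t|^\gamma$. Indeed $i\gamma\log(1-\zeta)$ is holomorphic in $\mathbb D$ and vanishes at $0$; its real part is $u=-\gamma\arg(1-\zeta)$, bounded by $\pi\gamma/2$, and its imaginary part is $\tilde u=\gamma\log|1-\zeta|$.

The method of proof, a sharp pointwise inequality combined with subharmonicity, is in the spirit of Hollenbeck–Verbitsky (J. Funct. Anal. 175 (2000)).

**Conventions.** The map $f(t)\mapsto f(t_0t)$ is an isometry of $L^p(|t-t_0|^\beta)$ onto $L^p(|t-1|^\beta)$ and commutes with $P$, so we take $t_0=1$. For $|\zeta|\le1$, $\zeta\ne1$, we take $\arg(1-\zeta)\in(-\frac\pi2,\frac\pi2)$; powers of $1-\zeta$ use this branch. Always $q=p/2$.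

**What $P$ means on $L^p(w)$.** All weights here satisfy $w\in L^1$ and $w^{-1/(p-1)}\in L^1$. For $|1-t|^\beta$ these two conditions say exactly $\beta>-1$ and $\beta<p-1$. By Hölder,
$$\int|f|\,dm\le\|f\|_{L^p(w)}\Big(\int w^{-1/(p-1)}dm\Big)^{1/p'},$$
so $L^p(w)\subset L^1$ continuously and Fourier coefficients are continuous on $L^p(w)$. Trigonometric polynomials are dense in $L^p(w)$: continuous functions are dense because $w\,dm$ is a finite Borel measure, and Fejér means approximate a continuous function uniformly. So if $P$ is bounded on trigonometric polynomials in the norm of $L^p(w)$, it extends to $L^p(w)$, and by continuity of the coefficients the extension satisfies $\widehat{Pf}(n)=\hat f(n)1_{n\ge0}$. An $L^1$ function is determined by its coefficients; hence the extension agrees with the $L^2$ projection on $L^2\cap L^p(w)$, and the extensions for different weights are consistent. Since $|\max(x,y)-\max(x',y')|\le|x-x'|+|y-y'|$, bounds for $\max(|Pf|,|Qf|)$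 also pass from trigonometric polynomials to $L^p(w)$.

**The number $r$ in terms of two sines.** We have $\frac1p+\frac1{p'}=1$ and $\frac{1+\beta}p+\frac{p-1-\beta}p=1$. In each of the pairs $(p,p')$ and $(\frac p{1+\beta},\frac p{p-1-\beta})$ the reciprocals add up to $1$. So both members give the same value of $\sin(\pi/x)$, and the larger member is at least $2$. Since $\sin\pi y$ increases on $(0,\frac12]$,
$$\sin\frac\pi r=\min\Big\{\sin\frac\pi p,\ \sin\frac{\pi(1+\beta)}p\Big\}. \tag{4}$$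

## 3. Powers of $1-\zeta$ as test functions, and the case $p=2$

**The lower bound.** By (4) it suffices to see that $|P|\ge1/\sin(\pi c_0)$ for $c_0=\frac{1+\beta}p$ and for $c_0=\frac1p$. If $P$ is unbounded there is nothing to show.

Let first $c_0=\frac{1+\beta}p\in(0,1)$, $0<c<c_0$, $F(\zeta)=(1-\zeta)^{-c}$, $k=-\cos(\pi c_0)$, and
$$f=F+k\,\overline{(F-1)}\quad\text{on }\mathbb T .$$
Since $\beta-cp>-1$, $F\in L^p(w)$. For $0<\varrho<1$, $|1-t|\le|1-\varrho t|+(1-\varrho)\le2|1-\varrho t|$, so $|F(\varrho t)|\le2^c|1-t|^{-c}\in L^1$ and $F(\varrho\,\cdot)\to F$ in $L^1$. So $F$ has no negative frequencies, $\overline{F-1}$ has only negative ones (as $F(0)=1$), and $Pf=F$. With $\vartheta=\arg(1-t)$ we have $F=|F|e^{-ic\vartheta}$ on $\mathbb T$, hence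
$$|F+k\overline F|=|F|\,|1+ke^{2ic\vartheta}| .$$
Since $k$ is real, the last factor depends on $|\vartheta|$ only, and $|\vartheta|\to\frac\pi2$ as $t\to1$, so it is within $2(\frac\pi2-|\vartheta|)$ of $|1+ke^{i\pi c}|$. Given $\epsilon>0$ we can therefore choose $\delta>0$, independent of $c$, with
$$\|f\|_{L^p(w)}\le\big(|1+ke^{i\pi c}|+\epsilon\big)\|F\|_{L^p(w)}+2\big\|F1_{\{|1-t|\ge\delta\}}\big\|_{L^p(w)}+|k|\,\|1\|_{L^p(w)} .$$
As $c\uparrow c_0$, $\|F\|_{L^p(w)}^p=\int|1-t|^{\beta-cp}dm\to\infty$, while the last two terms stay bounded. So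
$$\limsup_{c\uparrow c_0}\frac{\|f\|_{L^p(w)}}{\|Pf\|_{L^p(w)}}\le|1+ke^{i\pi c_0}|=\sqrt{1+2k\cos\pi c_0+k^2}=\sin(\pi c_0).$$
For $c_0=\frac1p$ take $t_1\ne1$ on $\mathbb T$ and $F(\zeta)=(1-\bar t_1\zeta)^{-c}$, $c\uparrow\frac1p$. Near $t_1$ the weight lies between two positive constants, away from $t_1$ the function $F$ stays bounded, and the same computation applies. Both bounds together are
$$|P|\ge\frac1{\sin(\pi/r)}. \tag{5}$$

The two sines in (4) thus belong to two kinds of concentration: at the singular point of the weight, or at any other point.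

**The case $p=2$, $0\le\beta<1$, by hand.** Put $\delta=\frac{\pi\beta}2$. By (4), $\sin\frac\pi r=\sin(\frac\pi2+\delta)=\cos\delta$. Let $f=\omega+\bar z$ be a trigonometric polynomial as in Section 1. The function $\omega z(1-\zeta)^\beta$ vanishes at $0$, so the mean of its real part is $0$. On $\mathbb T$ this real part is $wX$, where
$$X=\operatorname{Re}(\omega ze^{i\eta}),\qquad\eta=\beta\arg(1-t),\qquad|\eta|\le\delta .$$
Write $\omega ze^{i\eta}=|\omega z|e^{i\sigma}$. Then
$$2\operatorname{Re}(\omega z)-2\cos\delta\,X=2|\omega z|\big[(\cos\eta-\cos\delta)\cos\sigma+\sin\eta\sin\sigma\big].$$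
The bracket is at least $-\sqrt{(\cos\eta-\cos\delta)^2+\sin^2\eta}=-\sqrt{1+\cos^2\delta-2\cos\eta\cos\delta}\ge-\sin\delta$, because $\cos\eta\ge\cos\delta\ge0$. Hence
$$|f|^2-2\cos\delta\,X\ \ge\ |\omega|^2+|z|^2-2\sin\delta|\omega||z|=\big(|z|-\sin\delta|\omega|\big)^2+\cos^2\delta\,|\omega|^2\ \ge\ \cos^2\delta\,|\omega|^2 .$$
Multiply by $w$ and integrate: $\int|f|^2w\,dm\ge\cos^2\delta\int|Pf|^2w\,dm$. This is the sharp bound. Note that the inequality had to hold for every phase $|\eta|\le\delta$, not only for $\eta=0$.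

## 4. The planar inequality, and what it gives for $\beta\ge0$ and for $\beta<0$

**Lemma 2 (planar inequality).** Let $1<p\le2$, $0\le\gamma<p-1$, $\alpha=\frac{\pi(1+\gamma)}p\in[\frac\pi2,\pi)$, $A=\sin^{-p}\alpha$ and $b=2|\cos\alpha|^{1-p/2}/\sin\alpha$ (with $0^0=1$). For all $\omega,z\in\mathbb C$ and all real $\eta$ with $|\eta|\le\frac{\pi\gamma}p$,
$$\max(|\omega|^p,|z|^p)\le A|\omega+\bar z|^p-b\,\Psi(\omega ze^{i\eta}). \tag{6}$$

The proof is Section 5. First we see how it is used. Here and later, $f$ is a trigonometric polynomial, $\omega=Pf$, $z=\overline{Qf}$; these are boundary values of polynomials in $\zeta$, $z(0)=0$, and $f=\omega+\bar z$ on $\mathbb T$. The target is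
$$\int\max(|Pf|,|Qf|)^p\,|1-t|^\beta dm\le\frac1{\sin^p\alpha}\int|f|^p|1-t|^\beta dm,\qquad\alpha=\frac{\pi(1+\gamma)}p. \tag{7}$$

**The range $0\le\beta<p-1$.** The purpose is to produce the weight from the modulus of a holomorphic factor. Take $\gamma=\beta$ and
$$G(\zeta)=\omega(\zeta)z(\zeta)(1-\zeta)^{2\gamma/p}.$$
It is continuous on $\overline{\mathbb D}$, holomorphic in $\mathbb D$, and $G(0)=0$. So $\int_{\mathbb T}\Psi(G)\,dm\ge\Psi(G(0))=0$. On $\mathbb T\setminus\{1\}$, by homogeneity of $\Psi$,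
$$\Psi(G)=|1-t|^{\gamma}\,\Psi(\omega ze^{i\eta}),\qquad\eta=\frac{2\gamma}p\arg(1-t),\qquad|\eta|\le\frac{\pi\gamma}p .$$
Multiply (6) by $|1-t|^\gamma$ and integrate; the term with $b\ge0$ drops out, and (7) holds with $\gamma=\beta$. The constant is the right one: $\frac{\pi(1+\beta)}p\ge\frac\pi p\ge\frac\pi2$, so (4) gives $\sin\frac\pi r=\sin\frac{\pi(1+\beta)}p=\sin\alpha$.

**The same factor for $\beta<0$.** The natural next attempt is $G=\omega z(1-\zeta)^{2\beta/p}$ with $\beta=-\gamma$, $0<\gamma<p-1$. Since $|\Psi(G(\varrho t))|\le C|1-\varrho t|^{-\gamma}\le2^\gamma C|1-t|^{-\gamma}$, we may let $\varrho\to1$ in $\int\Psi(G(\varrho t))\,dm\ge0$, and (6) with this $\gamma$ yields (7) with $\alpha=\frac{\pi(1+|\beta|)}p$. For $p=2$ this is still sharp, since $\sin\frac{\pi(1+|\beta|)}2=\sin\frac{\pi(1+\beta)}2$. For $p<2$ it is not. Take $p=\frac32$, $\beta=-\frac14$: the bound is $1/\sin\frac{5\pi}6=2$, while $\sin\frac\pi r=\min(\sin\frac{2\pi}3,\sin\frac\pi2)=\frac{\sqrt3}2$,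 so the desired bound is $2/\sqrt3$. For $\beta=-\frac12$ we would need $\gamma=\frac12=p-1$, which (6) does not allow, and the attempt gives nothing, although the desired bound is again $2/\sqrt3$.

The loss is in the phase: the factor $(1-\zeta)^{2\beta/p}$ turns the argument by up to $\frac{\pi|\beta|}p$, and (6) pays for every such turn. What helps is a factor with zeros of modulus $|1-t|^2$ and no phase at all: on $\mathbb T$,
$$-\frac{(1-t)^2}{t}=2-t-\bar t=|1-t|^2>0\qquad(t\ne1). \tag{8}$$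
The division by $t$ is possible because $z(0)=0$. It destroys the zero of $G$ at the center, so we can no longer evaluate there; instead we shall use the boundary zero at $1$ and compare $\Psi\circ G$ with its Poisson integral near that point. The kernel then contributes the factor $|1-t|^{-2}$. This is carried out in Section 6.

**Why $p\le2$.** For $2<p<4$ the function (1) has mean $\rho^q\frac{\sin q\pi}{q\pi}<0=\Psi(0)$ over $|\zeta|=\rho$, so it is not subharmonic. The case $p>2$ will come from duality.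

## 5. Proof of the planar inequality

We prove Lemma 2 by reducing it to an inequality with a single angle. The reduced inequality is Lemma 4; it is obtained by convexity from its extreme case, which is Lemma 3.

Some orientation on the constants. With $a=\pi-\alpha$ the reduced inequality will read
$$\frac{|e^{-ia}-\rho e^{is}|^p}{\sin^pa}\ \ge\ 1+b\rho^q\sin(qs) ,\qquad b=\frac{2\cos^{1-q}a}{\sin a}.$$
At $s=0$, $\rho=\cos a$ both sides equal $1$. When $p<2$, we have $\cos a>0$, and the $s$-derivatives at that point are $2q\cot a$ on the left and $bq\cos^qa$ on the right. Since $s=0$ is interior to the range used, the derivatives must agree, and this forces the value of $b$.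

### 5.1 The extreme angle

**Lemma 3.** Let $1<p<2$, $a=a_0:=\pi-\frac\pi p\in(0,\frac\pi2)$ and $B=2\cos^{1-q}a\,\sin^{2q-1}a$. For $\rho\ge0$ and $t\in[0,\pi]$,
$$N(\rho,t):=|1-\rho e^{it}|^p-\sin^pa\ \ge\ B\rho^q\sin(q(t-a)). \tag{9}$$

**Proof.** We use throughout
$$|1-\rho e^{it}|^2=(\rho-\cos t)^2+\sin^2t,\quad\text{so}\quad|1-\rho e^{it}|\ge\sin t . \tag{10}$$
For $\rho=0$ the left side of (9) is $1-\sin^pa>0$ and the right side is $0$. For $t=a$ the right side is $0$ and $N\ge0$ by (10). From now on $\rho>0$ and $t\ne a$. Put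
$$s=t-a\in\big[-a,\tfrac\pi p\big],\qquad R(\rho,t)=\frac{N(\rho,t)}{\rho^q\sin(qs)} .$$
Since $qa=\frac p2\pi-\frac\pi2=(p-1)\frac\pi2$, we have $-\frac\pi2<-qa\le qs\le\frac\pi2$, so $\sin(qs)$ has the sign of $s$. We must show $R\ge B$ on $\Omega_+=\{\rho>0,\ a<t\le\pi\}$ and $R\le B$ on $\Omega_-=\{\rho>0,\ 0\le t<a\}$.

**Step 1: a violation would be attained.** The purpose is to get an extremal point, on which calculus can act.

Suppose $\inf_{\Omega_+}R<B$ and take a minimizing sequence. We have $0<\sin(qs)\le1$ on $\Omega_+$; as $\rho\to0$, $N\to1-\sin^pa>0$, and as $\rho\to\infty$, $N\sim\rho^{2q}$, both uniformly in $t$. So $R\ge N/\rho^q\to+\infty$ in both limits, and $\rho$ stays in a compact subset of $(0,\infty)$. Suppose that along a subsequence $t\to a^+$ and $\rho\to\rho_1$. If $\rho_1\ne\cos a$, then by (10) $N$ tends to a positive number while $\sin(qs)\to0^+$, so $R\to+\infty$. If $\rho_1=\cos a$, then by (10)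
$$R\ge\frac{\sin^pt-\sin^pa}{\rho^q\sin(qs)}\longrightarrow\frac{p\sin^{p-1}a\cos a}{q\cos^qa}=2\sin^{2q-1}a\cos^{1-q}a=B .$$
Both contradict $\inf R<B$. So a subsequence converges to a point $(\rho_*,t_*)$ with $a<t_*\le\pi$, and by continuity the infimum is attained there.

Suppose $\sup_{\Omega_-}R>B$. Now $-1\le\sin(qs)<0$. As $\rho\to0$ or $\rho\to\infty$, $N>0$ eventually and $R\le-N/\rho^q\to-\infty$. As $t\to a^-$ with $\rho\to\rho_1\ne\cos a$, $R\to-\infty$. As $t\to a^-$ with $\rho\to\cos a$, dividing $N\ge\sin^pt-\sin^pa$ by the negative number $\rho^q\sin(qs)$ gives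
$$R\le\frac{\sin^pa-\sin^pt}{\rho^q\sin(q(a-t))}\longrightarrow B .$$
So the supremum is attained at some $(\rho_*,t_*)$ with $0\le t_*<a$.

**Step 2: the equations of a critical point with $0<t<\pi$, $t\ne a$.** The purpose is to eliminate $\rho$ and $R$. For $0<t<\pi$ we have $\zeta=\rho e^{it}\ne1$, so everything is smooth. Let $\nabla R=0$. Differentiate $N=R\rho^q\sin(qs)$ in $t$, and in $\rho$ (then multiply by $\rho$):
$$p|1-\zeta|^{p-2}\rho\sin t=qR\rho^q\cos(qs),\qquad p|1-\zeta|^{p-2}\rho(\rho-\cos t)=qR\rho^q\sin(qs). \tag{11}$$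
The left side of the first equation is positive and $\cos(qs)>0$, so $R>0$ and we may divide:
$$\rho-\cos t=\sin t\tan(qs). \tag{12}$$
Hence
$$\rho=\frac{\cos t\cos(qs)+\sin t\sin(qs)}{\cos(qs)}=\frac{\cos(t-qs)}{\cos(qs)},$$
and by (10)
$$|1-\zeta|^2=\sin^2t\,\big(1+\tan^2(qs)\big)=\frac{\sin^2t}{\cos^2(qs)} .$$
The second equation in (11), with $p/q=2$, gives $N=R\rho^q\sin(qs)=2\rho(\rho-\cos t)|1-\zeta|^{p-2}$. Since $|1-\zeta|^2-2\rho(\rho-\cos t)=1-\rho^2$,
$$\sin^pa=|1-\zeta|^p-N=|1-\zeta|^{p-2}(1-\rho^2). \tag{13}$$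
Use $\cos^2x-\cos^2y=\sin(y-x)\sin(y+x)$ with $x=qs$, $y=t-qs$, so that $y-x=t-ps$ and $y+x=t$:
$$\cos^2(qs)-\cos^2(t-qs)=\sin t\,\sin(t-ps),\qquad1-\rho^2=\frac{\sin t\,\sin(t-ps)}{\cos^2(qs)} . \tag{14}$$
Inserting this in (13), a critical point requires $U(t)=\sin^pa$, where
$$U(t):=\Big(\frac{\sin t}{\cos(qs)}\Big)^{p-2}\Big(1-\frac{\cos^2(t-qs)}{\cos^2(qs)}\Big)=\frac{\sin^{p-1}t\,\sin(t-ps)}{\cos^p(qs)},\qquad s=t-a . \tag{15}$$
At $t=a$ we have $s=0$ and $U(a)=\sin^pa$.

**Step 3: $U$ increases strictly on $(0,a)$ and decreases strictly on $(a,\pi)$.** This will exclude interior critical points. Put $y=t-ps=pa-(p-1)t$. It decreases from $pa=(p-1)\pi<\pi$ at $t=0$ to $0$ at $t=\pi$. So $\sin y>0$ and $U>0$ on $(0,\pi)$. Logarithmic differentiation, with $y'=-(p-1)$ and $s'=1$, gives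
$$\frac{U'}U=(p-1)(\cot t-\cot y)+pq\tan(qs),\qquad\cot t-\cot y=\frac{\sin(y-t)}{\sin t\sin y}=-\frac{\sin(ps)}{\sin t\sin y} .$$
Now $\sin(ps)=2\tan(qs)\cos^2(qs)$, and $\sin t\sin y=\cos^2(qs)-\cos^2(t-qs)$ by (14). Also $\frac{pq}2=q^2$, $q^2-(p-1)=(1-q)^2$, and $t-qs=a+(1-q)s$. So
$$\frac{U'}U=\frac{2\tan(qs)}{\sin t\sin y}\Big[q^2\big(\cos^2(qs)-\cos^2(t-qs)\big)-(p-1)\cos^2(qs)\Big]$$
$$=\frac{2\tan(qs)}{\sin t\sin y}\Big[(1-q)^2\cos^2(qs)-q^2\cos^2\big(a+(1-q)s\big)\Big].$$
We claim that the bracket is negative for $-a\le s<\frac\pi p$. The angle $a+(1-q)s$ increases from $qa$ at $s=-a$ to $a+\frac\pi p-\frac\pi2=\frac\pi2$ at $s=\frac\pi p$, so both cosines are $\ge0$, and $\cos(qs)>0$ for $s<\frac\pi p$. Factor the bracket as a difference of squares: the factor with the plus sign is positive, so the bracket has the sign of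
$$g(s)=(1-q)\cos(qs)-q\cos\big(a+(1-q)s\big),\qquad g'(s)=q(1-q)\big[\sin\big(a+(1-q)s\big)-\sin(qs)\big].$$
For $-a\le s\le0$ we have $\sin(a+(1-q)s)\ge\sin(qa)>0$ and $-\sin(qs)\ge0$, so $g'>0$. For $0\le s<\frac\pi p$ both angles lie in $[0,\frac\pi2]$ and their difference is $a-(2q-1)s>a-(2q-1)\frac\pi p=0$, because $(p-1)\frac\pi p=a$; so again $g'>0$. Finally $g(\frac\pi p)=(1-q)\cos\frac\pi2-q\cos\frac\pi2=0$. Hence $g<0$ on $[-a,\frac\pi p)$.

So $U'/U$ has the sign of $-\tan(qs)$: positive for $t<a$, negative for $t>a$. Therefore $U(t)<U(a)=\sin^pa$ for $t\in(0,\pi)$, $t\ne a$, and by Step 2 there is no critical point of $R$ with $0<t<\pi$, $t\ne a$. The extremal points of Step 1 can only have $t_*=0$ (on $\Omega_-$) or $t_*=\pi$ (on $\Omega_+$).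

**Step 4: $t_*=0$ is impossible.** Here we look at the derivative of $R$ into $\Omega_-$. We have $R(\rho_*,0)>B>0$ and $\sin(qs)=-\sin(qa)<0$, so $N(\rho_*,0)<0$. Moreover $\partial_tN(\rho_*,0^+)=0$: for $\rho_*\ne1$ because $N$ is smooth and even in $t$ near $0$, and for $\rho_*=1$ because $N(1,t)=(2\sin\frac t2)^p-\sin^pa$ and $p>1$. Hence
$$\partial_tR(\rho_*,0^+)=-\frac{N(\rho_*,0)\,q\cos(qa)}{\rho_*^q\sin^2(qa)}>0,$$
so $R$ takes larger values for small $t>0$, contradicting maximality. Thus $R\le B$ on $\Omega_-$.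

**Step 5: $t_*=\pi$ is impossible.** Here the first derivative in $t$ gives nothing, and we compare second-order terms. At $t=\pi$ we have $s=\frac\pi p$, $\sin(qs)=1$, $R(\rho,\pi)=N(\rho,\pi)/\rho^q$ with $N(\rho,\pi)=(1+\rho)^p-\sin^pa$. Minimality in $\rho$ gives $\rho_*\partial_\rho N=qN$, that is,
$$N_0:=N(\rho_*,\pi)=2\rho_*(1+\rho_*)^{p-1}>0 .$$
Hence
$$\sin^pa=(1+\rho_*)^p-N_0=k(\rho_*),\qquad k(\rho)=(1+\rho)^{p-1}(1-\rho),$$
and $\rho_*<1$. Also $k'(\rho)=(1+\rho)^{p-2}(p-2-p\rho)<0$ for $\rho\ge0$.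

We locate $\rho_*$ by means of $U(\pi^-)$. Let $\hat\rho=\frac{1-q}q\in(0,1)$, so $1+\hat\rho=\frac1q$. For $t=\pi-h$, $h\to0^+$, we have $qs=\frac\pi2-qh$ and $t-qs=\frac\pi2-(1-q)h$, so
$$\frac{\cos(t-qs)}{\cos(qs)}=\frac{\sin((1-q)h)}{\sin(qh)}\to\hat\rho,\qquad\frac{\sin t}{\cos(qs)}=\frac{\sin h}{\sin(qh)}\to\frac1q=1+\hat\rho .$$
By the first form of $U$ in (15), $U(\pi^-)=(1+\hat\rho)^{p-2}(1-\hat\rho^2)=k(\hat\rho)$. By Step 3, $k(\hat\rho)=U(\pi^-)<U(a)=\sin^pa=k(\rho_*)$. Since $k$ decreases, $\rho_*<\hat\rho$.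

Now expand at $t=\pi-h$ with $\rho=\rho_*$. We have $|1-\rho_*e^{i(\pi-h)}|^2=1+2\rho_*\cos h+\rho_*^2=(1+\rho_*)^2-\rho_*h^2+O(h^4)$, so
$$N(\rho_*,\pi-h)=N_0-q\rho_*(1+\rho_*)^{p-2}h^2+o(h^2),\qquad\sin(qs)=\cos(qh)=1-\frac{q^2h^2}2+o(h^2).$$
Since $\rho_*(1+\rho_*)^{p-2}/N_0=\frac1{2(1+\rho_*)}$,
$$\frac{R(\rho_*,\pi-h)}{R(\rho_*,\pi)}=1+\frac{qh^2}2\Big[q-\frac1{1+\rho_*}\Big]+o(h^2).$$
As $1+\rho_*<1+\hat\rho=\frac1q$, the bracket is negative. Since $R(\rho_*,\pi)=N_0/\rho_*^q>0$, $R$ takes smaller values near $t=\pi$, contradicting minimality. Thus $R\ge B$ on $\Omega_+$. $\square$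

### 5.2 All smaller angles, by convexity in $\cot a$

**Lemma 4.** Let $1<p\le2$, $0<a\le a_0=\pi-\frac\pi p$, $b=2\cos^{1-q}a/\sin a$ (with $0^0=1$). For $\rho\ge0$ and $s\in[-a,\frac\pi p]$,
$$\frac{|e^{-ia}-\rho e^{is}|^p}{\sin^pa}\ \ge\ 1+b\rho^q\sin(qs). \tag{16}$$

**Proof.** *The case $p=2$.* Here $q=1$, $a_0=\frac\pi2$, $b=2/\sin a$. Multiply by $\sin^2a$. The difference of the two sides is
$$1+\rho^2-2\rho\cos(a+s)-\sin^2a-2\rho\sin a\sin s=\cos^2a+\rho^2-2\rho\cos a\cos s\ \ge\ (\rho-\cos a)^2\ \ge\ 0,$$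
since $\cos(a+s)+\sin a\sin s=\cos a\cos s$ and $\cos a\ge0$.

*The case $p<2$.* The aim is a parametrization in which $a$ enters through a convex function. Now $a_0<\frac\pi2$, so $\cos a>0$. Put $\rho e^{is}=\xi\cos a$ and $\varepsilon=\cot a$. Then
$$e^{-ia}-\xi\cos a=-i\sin a-\cos a\,(\xi-1)=-i\sin a\,\big[1-i\varepsilon(\xi-1)\big],$$
so $|e^{-ia}-\rho e^{is}|/\sin a=|1-i\varepsilon(\xi-1)|$. Also $\rho^q\sin(qs)=\cos^qa\,\operatorname{Im}\xi^q$ (principal branch) and $b\cos^qa=2\varepsilon$. So (16) says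
$$G_\xi(\varepsilon):=|1-i\varepsilon(\xi-1)|^p-1-2\varepsilon\operatorname{Im}\xi^q\ \ge\ 0 .$$
Fix $\xi$ with $\xi=0$ or $\arg\xi\in[-a_0,\frac\pi p]$. As a function of $\varepsilon\in\mathbb R$, $G_\xi$ is convex: it is the $p$-th power, $p\ge1$, of the modulus of an affine function, plus an affine function. Clearly $G_\xi(0)=0$. Moreover $G_\xi(\cot a_0)\ge0$: this is (16) for $a=a_0$, which is (9) with $t=a_0+s$ divided by $\sin^pa_0$, because $|1-\rho e^{i(a_0+s)}|=|e^{-ia_0}-\rho e^{is}|$ and $B/\sin^pa_0=2\cos^{1-q}a_0/\sin a_0$.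

Let $\varepsilon\ge\varepsilon_0:=\cot a_0>0$. Convexity and $G_\xi(0)=0$ give $0\le G_\xi(\varepsilon_0)\le\frac{\varepsilon_0}\varepsilon G_\xi(\varepsilon)$. So $G_\xi(\varepsilon)\ge0$ for all $\varepsilon\ge\cot a_0$, that is, for all $0<a\le a_0$. Since $[-a,\frac\pi p]\subset[-a_0,\frac\pi p]$, this covers (16). $\square$

### 5.3 From two complex numbers and a phase to one angle

**Proof of Lemma 2.** The right side of (6) is symmetric in $\omega$ and $z$, since $|\omega+\bar z|=|z+\bar\omega|$. So it suffices to bound $|\omega|^p$. If $\omega=0$ the claim is $0\le A|z|^p$. Let $\omega\ne0$. Both sides are homogeneous of degree $p$ under $(\omega,z)\mapsto(\lambda\omega,\lambda z)$, $\lambda>0$, and invariant under $(\omega,z)\mapsto(e^{i\theta}\omega,e^{-i\theta}z)$. So let $\omega=1$, $z=\rho e^{i\tau}$. Let $\sigma\in[-\pi,\pi]$ be congruent to $\tau+\eta$ modulo $2\pi$; then $\Psi(\omega ze^{i\eta})=\rho^q\cos(q\sigma)$ and $|\omega+\bar z|=|1+\rho e^{i\tau}|=|1+\rho e^{i(\sigma-\eta)}|$.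 Changing the signs of $\tau,\eta,\sigma$ together changes nothing, so we may assume $\sigma\ge0$. We need
$$1+b\rho^q\cos(q\sigma)\le A|1+\rho e^{i(\sigma-\eta)}|^p,\qquad0\le\sigma\le\pi,\quad|\eta|\le\frac{\pi\gamma}p. \tag{17}$$

*Elimination of $\eta$.* We replace $\sigma-\eta$ by the worst angle $\tau^*=\min(\sigma+\frac{\pi\gamma}p,\pi)$. First, $|1+\rho e^{i(\sigma-\eta)}|\ge|1+\rho e^{i\tau^*}|$: if $\tau^*<\pi$, then $|\sigma-\eta|\le\tau^*<\pi$ and $\cos(\sigma-\eta)\ge\cos\tau^*$; if $\tau^*=\pi$, the right side is $|1-\rho|$. Second, $0\le\tau^*-\frac{\pi\gamma}p\le\sigma$ (note $\gamma<p$), so $0\le q(\tau^*-\frac{\pi\gamma}p)\le q\sigma\le\pi$ and $\cos(q\sigma)\le\cos(q(\tau^*-\frac{\pi\gamma}p))$. Since $b\ge0$, (17) follows from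
$$1+b\rho^q\cos\Big(q\big(\tau^*-\tfrac{\pi\gamma}p\big)\Big)\le A|1+\rho e^{i\tau^*}|^p,\qquad\tau^*\in\Big[\frac{\pi\gamma}p,\pi\Big]. \tag{18}$$

*Identification with (16).* Put $a=\pi-\alpha\in(0,a_0]$ and $s=\pi-\tau^*-a$. Since $\frac{\pi\gamma}p=\alpha-\frac\pi p=\pi-a-\frac\pi p$, the range of $\tau^*$ becomes $s\in[-a,\frac\pi p]$, and $q(\tau^*-\frac{\pi\gamma}p)=q(\frac\pi p-s)=\frac\pi2-qs$, so the cosine in (18) is $\sin(qs)$. Further $e^{i\tau^*}=-e^{-i(a+s)}$, hence $|1+\rho e^{i\tau^*}|=|1-\rho e^{i(a+s)}|=|e^{-ia}-\rho e^{is}|$. Finally $A=\sin^{-p}a$ and $b=2\cos^{1-q}a/\sin a$. So (18) is exactly (16). $\square$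

## 6. Negative exponents for $1<p\le2$

The range $0\le\beta<p-1$ was settled in Section 4. Two ranges remain.

### 6.1 The range $-1<\beta\le p-2$: a zero at the boundary point

Let $\gamma=p-2-\beta\in[0,p-1)$. We show that (7) holds with this $\gamma$. As in Section 4, it suffices to prove
$$\int_{\mathbb T}|1-t|^\beta\,\Psi(\omega ze^{i\eta})\,dm\ge0\qquad\text{for some function $\eta$ on $\mathbb T$ with }|\eta|\le\frac{\pi\gamma}p, \tag{19}$$
for then we multiply (6) by $|1-t|^\beta$ and integrate.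

**Step 1: the function.** We use the phase-free factor (8). Put
$$G(\zeta)=-\omega(\zeta)\,\frac{z(\zeta)}\zeta\,(1-\zeta)^{2-2\gamma/p}.$$
As $z(0)=0$, $z/\zeta$ is a polynomial; the exponent is positive, so $G$ is continuous on $\overline{\mathbb D}$ and holomorphic in $\mathbb D$. By (8), on $\mathbb T\setminus\{1\}$,
$$G=|1-t|^{2-2\gamma/p}\,\omega z\,e^{i\eta},\qquad\eta=-\frac{2\gamma}p\arg(1-t),\qquad|\eta|\le\frac{\pi\gamma}p .$$
Let $v=\Psi\circ G$. On $\mathbb T\setminus\{1\}$ we have $v=|1-t|^{p-\gamma}\,\Psi(\omega ze^{i\eta})$, because $(2-\frac{2\gamma}p)\frac p2=p-\gamma$. The function $v$ is continuous on $\overline{\mathbb D}$, subharmonic in $\mathbb D$, and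
$$|v(\zeta)|\le|G(\zeta)|^{p/2}\le C|1-\zeta|^{p-\gamma},\qquad p-\gamma>1. \tag{20}$$

**Step 2: the Poisson integral near $1$.** We want to turn the fast decay (20) into a sign. For $0<x<1$, $v(x)$ is at most the Poisson integral of $v$; dividing by $1-x$,
$$\frac{v(x)}{1-x}\le\int_{\mathbb T}\frac{1+x}{|t-x|^2}\,v(t)\,dm(t).$$
Let $x\to1$. By (20) the left side is $O((1-x)^{p-\gamma-1})\to0$. On the right, $1-x\le|t-x|$, so $|1-t|\le|t-x|+(1-x)\le2|t-x|$, and the integrand is dominated by $8|v(t)|/|1-t|^2\le8C|1-t|^{p-\gamma-2}$. This is integrable, since $p-\gamma-2>-1$. Dominated convergence gives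
$$0\le2\int_{\mathbb T}\frac{v(t)}{|1-t|^2}\,dm=2\int_{\mathbb T}|1-t|^{p-\gamma-2}\,\Psi(\omega ze^{i\eta})\,dm .$$
Since $p-\gamma-2=\beta$, this is (19), and (7) holds with $\alpha=\frac{\pi(1+\gamma)}p$.

**The constant.** We have $\frac{\pi(1+\gamma)}p=\frac{\pi(p-1-\beta)}p=\pi-\frac{\pi(1+\beta)}p$, so $\sin\alpha=\sin\frac{\pi(1+\beta)}p$. Since $\alpha\in[\frac\pi p,\pi)$ and $\frac\pi p\ge\frac\pi2$, $\sin\alpha\le\sin\frac\pi p$, and (4) gives $\sin\frac\pi r=\sin\alpha$.

### 6.2 The range $p-2<\beta<0$: interpolation between equal constants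

This range is nonempty only for $p<2$. Put $M=1/\sin\frac\pi p$. Here $\frac\pi p(p-1)<\frac{\pi(1+\beta)}p<\frac\pi p$, the two ends are symmetric about $\frac\pi2$, and so $\sin\frac{\pi(1+\beta)}p\ge\sin\frac\pi p$; by (4), $1/\sin\frac\pi r=M$. At both ends $\beta=0$ and $\beta=p-2$ we already have (7) with $\gamma=0$, that is, with constant $M^p$; by density it holds for all functions of the two spaces. We interpolate by the three lines theorem: a function that is bounded and continuous on the closed strip $0\le\operatorname{Re}\zeta\le1$, analytic inside, and bounded by a constant on both edges is bounded by this constant in the strip.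

Write $\beta=\theta(p-2)$, $0<\theta<1$, and $\kappa=|1-t|^{(2-p)/p}$. The weights for the exponents $0,\beta,p-2$ are $1,\kappa^{-p\theta},\kappa^{-p}$.

**Step 1: an analytic family.** Its purpose is to connect the two end spaces. Let $f,h_1,h_2$ be bounded functions vanishing near $t=1$, with $\||h_1|+|h_2|\|_{L^{p'}}\le1$. For $0\le\operatorname{Re}\zeta\le1$ put
$$F_\zeta=f\kappa^{\zeta-\theta},\qquad\Phi(\zeta)=\int\kappa^{-\zeta}\big(h_1PF_\zeta+h_2QF_\zeta\big)\,dm .$$
On the supports of $f,h_1,h_2$ the function $\log\kappa$ is bounded. So $F_\zeta$ and $h_j\kappa^{-\zeta}$ are bounded continuous $L^2$-valued functions on the closed strip, analytic inside. As $P,Q$ are bounded on $L^2$, $\Phi$ is bounded and continuous on the closed strip and analytic inside.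

**Step 2: the two edges.** Here we use the end cases. The functions $F_\zeta$ lie in $L^2$ and in both end spaces, and $P$ is consistent (Section 2). For $\operatorname{Re}\zeta=0$, Hölder gives
$$|\Phi(\zeta)|\le\int(|h_1|+|h_2|)\max(|PF_\zeta|,|QF_\zeta|)\,dm\le M\|F_\zeta\|_{L^p}=M\|f\kappa^{-\theta}\|_{L^p}.$$
For $\operatorname{Re}\zeta=1$,
$$|\Phi(\zeta)|\le\big\|\kappa^{-1}\max(|PF_\zeta|,|QF_\zeta|)\big\|_{L^p}\le M\|\kappa^{-1}F_\zeta\|_{L^p}=M\|f\kappa^{-\theta}\|_{L^p}.$$
By the three lines theorem, $|\Phi(\theta)|\le M\|f\kappa^{-\theta}\|_{L^p}$, where $\Phi(\theta)=\int\kappa^{-\theta}(h_1Pf+h_2Qf)\,dm$.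

**Step 3: the choice of $h_1,h_2$.** We recover the norm of $\mu:=\kappa^{-\theta}\max(|Pf|,|Qf|)$. Let $D=\{|Pf|\ge|Qf|\}$ and $E_n=\{|1-t|>\frac1n,\ \max(|Pf|,|Qf|)\le n\}$. If $\|\mu1_{E_n}\|_{L^p}\ne0$, put $g=\mu^{p-1}1_{E_n}/\|\mu1_{E_n}\|_{L^p}^{p-1}$. It is bounded, vanishes near $1$, and has norm $1$ in $L^{p'}$. Take $h_1=g1_D\overline{Pf}/|Pf|$ and $h_2=g1_{\mathbb T\setminus D}\overline{Qf}/|Qf|$ (zero where the denominator vanishes). Then $|h_1|+|h_2|\le g$ and $\Phi(\theta)=\int\mu g\,dm=\|\mu1_{E_n}\|_{L^p}$. So $\|\mu1_{E_n}\|_{L^p}\le M\|f\kappa^{-\theta}\|_{L^p}$, and monotone convergence as $n\to\infty$ gives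
$$\big\|\kappa^{-\theta}\max(|Pf|,|Qf|)\big\|_{L^p}\le M\|f\kappa^{-\theta}\|_{L^p} \tag{21}$$
for bounded $f$ vanishing near $1$.

**Step 4: trigonometric polynomials.** We remove the vanishing near $1$. Let $f$ be a trigonometric polynomial and $f_n=f1_{\{|1-t|>1/n\}}$. Then $f_n\to f$ in $L^p(\kappa^{-p\theta})$ and in $L^2$. Along a subsequence $Pf_n\to Pf$ and $Qf_n\to Qf$ a.e. Fatou's lemma in (21) for $f_n$ gives (21) for $f$, that is, (7) with constant $M^p$.

### 6.3 Summary of the range $1<p\le2$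

The ranges $\beta\ge0$, $\beta\le p-2$ and $p-2<\beta<0$ cover all $-1<\beta<p-1$, and in each the constant was $1/\sin(\pi/r)$. First for trigonometric polynomials and then by density, for $1<p\le2$,
$$\big\|\max(|Pf|,|Qf|)\big\|_{L^p(w)}\le\frac1{\sin(\pi/r)}\|f\|_{L^p(w)},\qquad f\in L^p(w). \tag{22}$$

## 7. Duality for $p>2$ and the proof of Theorem 1

The purpose is to transfer the bound for $|P|$ from $p'<2$ to $p>2$. Under the pairing $\langle f,g\rangle=\int f\bar g\,dm$ the dual of $L^p(w)$ is, isometrically, $L^{p'}(w')$ with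
$$w'=w^{-1/(p-1)}=|t-1|^{\beta'},\qquad\beta'=-\frac\beta{p-1}\in(-1,\,p'-1),$$
where $p'-1=\frac1{p-1}$. For trigonometric polynomials $\langle Pf,g\rangle=\langle f,Pg\rangle$, and these are dense in both spaces, so $|P|_{L^p(w)}=|P|_{L^{p'}(w')}$. Moreover
$$\frac{p'}{1+\beta'}=\frac{p/(p-1)}{(p-1-\beta)/(p-1)}=\frac p{p-1-\beta},\qquad\frac{p'}{p'-1-\beta'}=\frac{p/(p-1)}{(1+\beta)/(p-1)}=\frac p{1+\beta},$$
so the number $r$ is the same for $(p,\beta)$ and $(p',\beta')$.

**Proof of Theorem 1.** For $1<p\le2$, (22) gives $|P|\le1/\sin(\pi/r)$. For $p>2$ we have $p'<2$, and (22) for $(p',w')$ with the duality just described gives $|P|\le1/\sin(\pi/r)$ as well. The lower bound is (5). $\square$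

## 8. The two operators together, and the weights $e^{c+\tilde u}$: proof of Theorem 2

**Part (a).** For $p\le2$ the inequality is (22). Let $p\ge2$ and let $g\in L^{p'}(w')$. Since $\langle Pg_1,g\rangle=\langle g_1,Pg\rangle$ and $\langle Qg_2,g\rangle=\langle g_2,Qg\rangle$ (by continuity from trigonometric polynomials),
$$|\langle Pg_1+Qg_2,g\rangle|\le\int(|g_1|+|g_2|)\max(|Pg|,|Qg|)\,dm\le\big\||g_1|+|g_2|\big\|_{L^p(w)}\big\|\max(|Pg|,|Qg|)\big\|_{L^{p'}(w')} .$$
By (22) for $(p',w')$, with the same $r$, the last norm is at most $\|g\|_{L^{p'}(w')}/\sin(\pi/r)$. Taking the supremum over $\|g\|_{L^{p'}(w')}\le1$ proves the claim. The constants are best possible: in the first inequality $\max(|Pf|,|Qf|)\ge|Pf|$, in the second take $g_2=0$, and in both cases apply the lower bound (5).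

**Part (b), $1<p\le2$, $0\le\gamma<p-1$.** Let $w=e^{c+\tilde u}\in W_\gamma$.

**Step 1: integrability of the weight.** We must check that $w$ is admissible. Let $\Phi=\exp(c-i(u+i\tilde u))$, where $u+i\tilde u$ is extended analytically to $\mathbb D$. Then $\Phi$ is holomorphic without zeros, $|\Phi|=w$ on $\mathbb T$, and in $\mathbb D$ its argument is $-u$ (Poisson extension), with $|u|\le\frac{\pi\gamma}2$. If $\gamma=0$ then $w$ is constant. Let $\gamma>0$, $0<\lambda<1$ and $F=\Phi^{\pm\lambda/\gamma}$. Then $|\arg F|\le\frac{\lambda\pi}2$, so $\cos(\frac{\lambda\pi}2)|F|\le\operatorname{Re}F$. The mean of $\operatorname{Re}F$ over every circle $|\zeta|=\varrho<1$ is $\operatorname{Re}F(0)$. So the means of $|F|$ are bounded and $F\in H^1$; that is, $\Phi^{\pm1}\in H^{\lambda/\gamma}$ for all $\lambda<1$. Since $\gamma<1$ we may choose $\lambda\ge\gamma$, so $\Phi\in H^1$ and $w\in L^1$. Since $\frac\gamma{p-1}<1$ we may choose $\lambda\ge\frac\gamma{p-1}$,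 so $w^{-1/(p-1)}\in L^1$. Thus the facts on $L^p(w)$ in Section 2 apply.

**Step 2: the upper bound.** We repeat the argument of Section 4 with $\Phi$ in place of $(1-\zeta)^\gamma$. For a trigonometric polynomial $f=\omega+\bar z$ put $G=\omega z\Phi^{2/p}$, holomorphic in $\mathbb D$ with $G(0)=0$. Then $\int\Psi(G(\varrho t))\,dm\ge0$ for $\varrho<1$. Here $|\Psi(G(\varrho t))|\le|G(\varrho t)|^{p/2}\le C|\Phi(\varrho t)|$, $\Phi(\varrho\,\cdot)\to\Phi$ in $L^1$ because $\Phi\in H^1$, and $\Psi(G(\varrho t))\to\Psi(G(t))$ a.e. The dominated convergence theorem, in the form with $L^1$-convergent dominating functions, gives $\int\Psi(G)\,dm\ge0$. On $\mathbb T$,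
$$\Psi(G)=w\,\Psi(\omega ze^{i\eta}),\qquad\eta=-\frac2pu,\qquad|\eta|\le\frac{\pi\gamma}p .$$
Multiplying (6) by $w$ and integrating gives $|P|_{L^p(w)}\le1/\sin\frac{\pi(1+\gamma)}p$.

**Step 3: attainment.** By the example in Section 2 (and rotation), $|t-t_0|^\gamma\in W_\gamma$. By Theorem 1 with $\beta=\gamma\ge0$, where $\sin\frac\pi r=\sin\frac{\pi(1+\gamma)}p$ (Section 4), its norm equals the bound.

**Part (b), $p\ge2$, $0\le\gamma<1$.** We use duality. For $w=e^{c+\tilde u}\in W_\gamma$ the dual weight $w'=w^{-1/(p-1)}$ lies in $W_{\gamma/(p-1)}$: replace $c,u$ by $-\frac c{p-1},-\frac u{p-1}$. Since $\frac\gamma{p-1}<\frac1{p-1}=p'-1$ and $p'\le2$, the first part applies to $(p',w')$. By its Step 1, $w'$ and $(w')^{-1/(p'-1)}=w$ are integrable, so the duality of Section 7 holds for $w$ as well, and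
$$|P|_{L^p(w)}=|P|_{L^{p'}(w')}\le\frac1{\sin\frac{\pi(1+\gamma/(p-1))}{p'}}=\frac1{\sin\frac{\pi(p-1+\gamma)}p}=\frac1{\sin\frac{\pi(1-\gamma)}p} .$$
The weight $|t-t_0|^{-\gamma}$ lies in $W_\gamma$ (change the sign of $u$ in the example). For $\beta=-\gamma$ we have $\frac p{1-\gamma}\ge p\ge p'\ge\frac p{p-1+\gamma}$, so $r=\frac p{1-\gamma}$ and Theorem 1 gives equality. $\square$
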